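
\newtheorem{theorem}{Theorem}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}

\title{Reversing a unit segment in a star-shaped set}


\begin{abstract}
Let $K_s$ be the infimum of the areas of star-shaped plane sets in which a unit segment can be moved continuously so that its endpoints are interchanged. Symmetric stars with many thin arms of nearly parabolic profile are such sets, with areas arbitrarily close to $\frac{5-2\sqrt2}{24}\pi$, and it was conjectured that this is the value of $K_s$. We disprove the conjecture by showing that $K_s\le\bigl(\frac{5-2\sqrt2}{24}-1.9\cdot10^{-5}\bigr)\pi$: during part of its motion the segment is not tightly held by the parabolic star, and this slack can be traded for area. We also prove $K_s\ge\pi/48$, by a covering argument based on the rising sun lemma.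
\end{abstract}

\section{Introduction}

A plane set $S$ is a \emph{K-set} if a segment of length $1$ lying in $S$ can be moved continuously, staying inside $S$ at all times, so that it returns to its original position with its two endpoints interchanged. A set $S$ is \emph{star-shaped} if it contains a point $O$ such that for every $P\in S$ the segment $OP$ lies in $S$. Put
\[
K_s=\inf\{\text{area of }S:\ S\text{ a star-shaped K-set}\}.
\]
How much area does the reversal need? Without a condition on $S$, arbitrarily little: the infimum of the areas of all K-sets is $0$ (Besicovitch), and it is still $0$ for simply connected K-sets (F.~Cunningham). Star-shapedness changes this. Together with a segment, a set that is star-shaped about $O$ contains the whole triangle with apex $O$ over that segment, and Cunningham proved $K_s\ge\pi/108$. These facts are reported in \cite{book}, together with the bounds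
\begin{equation}\label{eq:known}
\frac{\pi}{108}\le K_s\le\frac{5-2\sqrt2}{24}\,\pi ,
\end{equation}
the number on the right being the limit of the areas of certain star-shaped K-sets. Conjecture~4 of \cite{book} asserts that $K_s$ is equal to the upper bound in \eqref{eq:known}.

For comparison, a disc of diameter $1$ is a star-shaped K-set of area $0.25\,\pi$, whereas $\frac{5-2\sqrt2}{24}\pi\approx0.0905\,\pi$. To reach the latter value one lets the segment move in a symmetric star with an odd number $n$ of narrow arms. At the start one end of the segment is at the tip of an arm and the other end is in the notch opposite to it. The segment turns by $\pi/n$, until the second end is at the tip of an arm and the first is in the opposite notch; after $n$ such steps, all in the same sense of rotation, it has been reversed. Section~\ref{sec:parabola} shows that arms with parabolic sides give exactly the above value in the limit $n\to\infty$. There the segment rolls along one side of an arm while both of its ends slide along sides of arms; it looks as if nothing could be removed.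 It turns out, however, that the segment is held in this way during most of the motion, but not all of it.

\begin{theorem}\label{thm:upper}
$\displaystyle K_s\le\Bigl(\frac{5-2\sqrt2}{24}-1.9\cdot10^{-5}\Bigr)\pi .$ In particular, Conjecture~4 of \cite{book} is false.
\end{theorem}

\begin{theorem}\label{thm:lower}
Every measurable star-shaped set containing a unit segment in every direction has area at least $\pi/48$. Hence $K_s\ge\pi/48$, which improves $\pi/108$.
\end{theorem}

We do not determine $K_s$; what is shown is
$\frac{\pi}{48}\le K_s\le\bigl(\frac{5-2\sqrt2}{24}-1.9\cdot10^{-5}\bigr)\pi$.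

Theorem~\ref{thm:upper} is proved in Sections~\ref{sec:reduction}--\ref{sec:area}. Section~\ref{sec:reduction} passes to the limit of infinitely many arms and reduces the geometry to inequalities for functions of one variable. Section~\ref{sec:parabola} works out the parabolic arm and locates the slack; Section~\ref{sec:slack} explains to first order how to spend it and then gives the exact construction; Sections~\ref{sec:verify} and~\ref{sec:area} verify it and compute the area. Theorem~\ref{thm:lower} is independent of all this and is proved in Section~\ref{sec:lower}.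

\section{From one arm to a star-shaped K-set}\label{sec:reduction}

Let $n$ be odd and $\alpha=\pi/(2n)$. Consider a star about the origin with $n$ equal arms of radius $1$, whose axes are $4\alpha$ apart, separated by notches at distance $v$ from the origin: its boundary is $r=\rho(\psi/\alpha)$ in polar coordinates, where $\rho$ is even, $4$-periodic and decreases from $1$ to $v$ on $[0,2]$. A point at radius $y$ and angle $\varphi\alpha$ lies at distance about $\alpha|\varphi| y$ from the axis of the arm at angle $0$. Dividing by $\alpha$ we use the \emph{stretched} coordinate $x=\varphi y$, and describe the arm by $|x|\le F(z)$, where $z=1-y$ is the depth below the tip. We call the sides $x=F(z)$ and $x=-F(z)$ the right and the left side of the arm.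

Since $n$ is odd, opposite to the arm there is a notch. We start the moving segment on the real axis, with one end at the tip of the arm at angle $0$, and turn it clockwise by the angle $2\alpha$ until its line is the axis of an arm on the opposite side of the origin and its other end is at the tip of that arm; we call this arm the opposite arm. At time $\tau\in[0,2]$ the segment has turned by $\tau\alpha$ and its line has distance $\alpha P(\tau)$ from the origin. On the half of the segment that points to the first arm, the point at distance $s=1-z$ from the foot of the perpendicular has the stretched coordinate $x\approx P-\tau(1-z)$. On the other half it has, after a reflection in the axis of the opposite arm, $x\approx P-(2-\tau)(1-z)$. The part of the segment within distance $v$ of the origin lies in the star in any case. The second half of the motion, $1\le\tau\le2$, can be the mirror image of the first, with the two halves of the segment exchanged. So it suffices to control $0\le\tau\le1$.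

\begin{lemma}\label{lem:reduction}
Let $0<v<1$ and $\ell>1$. Let $F:[0,1-v]\to[0,\infty)$ be continuous and strictly increasing with $F(0)=0$ and $F(1-v)=2v$. Suppose there are continuous functions $P:[0,1]\to[0,1]$ and $z_+,z_-:[0,1]\to[0,1)$ with
\[
P(0)=0,\qquad z_+(0)=0,\qquad z_++z_-=2-\ell,\qquad z_+(1)=z_-(1),
\]
such that for every $\tau\in[0,1]$
\begin{equation}\label{eq:fit}
|P(\tau)-\theta(1-z)|\le F(z)\quad
\begin{cases}\text{for }\theta=\tau\text{ and } z_+(\tau)\le z\le1-v,\\ \text{for }\theta=2-\tau\text{ and } z_-(\tau)\le z\le1-v.\end{cases}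
\end{equation}
Then $K_s\le\pi A/\ell^2$, where $A=v^2+\int_0^{1-v}F(z)\,dz$.
\end{lemma}

\begin{proof}
\emph{The limit profile.} The function $y\mapsto F(1-y)/y$ decreases strictly and continuously from $2$ to $0$ on $[v,1]$. For $0\le\varphi\le2$ let $\rho(\varphi)\in[v,1]$ be the solution $y$ of $F(1-y)=\varphi y$, and extend $\rho$ to an even, $4$-periodic continuous function with values in $[v,1]$. For $|\varphi|\le2$ and $s\in[v,1]$ we have $\rho(\varphi)\ge s$ if and only if $|\varphi|\le F(1-s)/s$.

Write $a=1-z_+$ and $b=1-z_-$; these are positive and at most $1$, and $a+b=\ell$. Condition \eqref{eq:fit} with $s=1-z$ says $|P/s-\theta|\le F(1-s)/s\le2$, so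
\begin{equation}\label{eq:rho}
\rho\Bigl(\frac{P(\tau)}s-\tau\Bigr)\ge s\ \ (0<s\le a(\tau)),\qquad
\rho\Bigl(\frac{P(\tau)}s-(2-\tau)\Bigr)\ge s\ \ (0<s\le b(\tau));
\end{equation}
for $s\le v$ this holds because $\rho\ge v$. Extend to $1\le\tau\le2$ by $P(\tau)=P(2-\tau)$, $a(\tau)=b(2-\tau)$, $b(\tau)=a(2-\tau)$. The extensions are continuous because $a(1)=b(1)$, and the substitution $\tau\mapsto2-\tau$ exchanges the two statements in \eqref{eq:rho}, so \eqref{eq:rho} holds for $0\le\tau\le2$.

\emph{The area.} For given $y>0$, the set $\{\varphi\in[0,2]:\rho(\varphi)\ge y\}$ is $[0,2]$ if $y\le v$, it is $[0,F(1-y)/y]$ if $v\le y\le1$, and it is empty if $y>1$. Hence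
\[
\frac12\int_0^2\rho^2\,d\varphi=\int_0^2\!\int_0^{\rho(\varphi)}y\,dy\,d\varphi=\int_0^v2y\,dy+\int_v^1F(1-y)\,dy=A,
\]
that is, the mean of $\rho^2$ over a period is $A$.

\emph{The stars.} Replacing $x$ by its linear approximation costs errors that vanish as $n\to\infty$; to absorb them we enlarge $\rho$ slightly. For $\varepsilon>0$ let $\rho^\varepsilon(\varphi)=(1+\varepsilon)\max_{|\varphi'-\varphi|\le\varepsilon}\rho(\varphi')$, which is continuous and $4$-periodic. For odd $n$ and $\alpha=\pi/(2n)$ let
\[
S=\{re^{i\psi}:0\le r\le\rho^\varepsilon(\psi/\alpha)\}.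
\]
Since $2\pi=4n\alpha$, this is well defined; it is star-shaped about $0$ and invariant under rotation by $4\alpha=2\pi/n$. Its area is $\pi$ times the mean of $(\rho^\varepsilon)^2$, which does not depend on $n$ and tends to $\pi A$ as $\varepsilon\to0$.

\emph{The segments lie in $S$.} For $\tau\in[0,2]$ let $\Sigma_\tau$ consist of the points
\[
q(s)=e^{-i\tau\alpha}\bigl(s+iP(\tau)\alpha\bigr),\qquad -b(\tau)\le s\le a(\tau).
\]
It is a segment of length $\ell$ depending continuously on $\tau$. We claim that, for fixed $\varepsilon$ and large $n$, all $\Sigma_\tau$ lie in $S$. Points with $|q(s)|\le v$ lie in $S$. Let $|q(s)|>v$, and let $\alpha\le v/2$. Since $P\le1$, $s^2\ge v^2-\alpha^2$, so $|s|\ge v/2$. Using $\sqrt{1+\xi}\le1+\xi/2$ for $\xi\ge0$ and $|\arctan\xi-\xi|\le|\xi|^3/3$ we get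
\[
|q(s)|\le|s|\Bigl(1+\frac{2\alpha^2}{v^2}\Bigr),\qquad
\Bigl|\frac1\alpha\arctan\frac{P\alpha}{|s|}-\frac P{|s|}\Bigr|\le\frac{8\alpha^2}{3v^3}.
\]
For large $n$ we have $2\alpha^2/v^2\le\varepsilon$ and $8\alpha^2/(3v^3)\le\varepsilon$. If $s>0$, the polar angle of $q(s)$ divided by $\alpha$ is $-\tau+\frac1\alpha\arctan\frac{P\alpha}s$, so by \eqref{eq:rho} the value of $\rho^\varepsilon$ there is at least $(1+\varepsilon)\rho(\frac Ps-\tau)\ge(1+\varepsilon)s\ge|q(s)|$. If $s=-s'<0$, the polar angle divided by $\alpha$ is $2n-\tau-\frac1\alpha\arctan\frac{P\alpha}{s'}$. Since $n$ is odd, $2n\equiv2$ modulo $4$; as $\rho$ is even and $4$-periodic,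
\[
\rho\Bigl(2n-\tau-\frac P{s'}\Bigr)=\rho\Bigl(\frac P{s'}-(2-\tau)\Bigr)\ge s',
\]
and again $\rho^\varepsilon$ at the polar angle of $q(s)$, divided by $\alpha$, is at least $(1+\varepsilon)s'\ge|q(s)|$. This proves the claim.

\emph{The reversal.} Let $E_1,E_2$ be the endpoints of $\Sigma_\tau$ with $s=a(\tau)$ and $s=-b(\tau)$. At $\tau=0$ we have $P=0$, $a=1$, $b=\ell-1$, so they are at $1$ and $-(\ell-1)$. At $\tau=2$ we have $P=0$, $a=\ell-1$, $b=1$, so $E_1$ is at $(\ell-1)e^{-i\pi/n}$ and $E_2$ at $-e^{-i\pi/n}=e^{i(\pi-\pi/n)}$. Thus the final position is the image of the initial one under the rotation $R$ by $\pi-\frac\pi n=\frac{n-1}2\cdot\frac{2\pi}n$, with the endpoints interchanged. Since $n$ is odd, $R$ is a symmetry of $S$, and we can continue with the motions transported by $R,R^2,\dots,R^{n-1}$. After $n$ steps the segment is in the position $R^n\Sigma_0$, and $R^n$, the rotation by $(n-1)\pi$, is the identity; the endpoints have been interchanged $n$ times, an odd number. So a segment of length $\ell$ can be reversed in $S$. Scaling by $1/\ell$ gives star-shaped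 K-sets whose areas tend to $\pi A/\ell^2$ as $\varepsilon\to0$.
\end{proof}

\section{The parabolic arm and its slack}\label{sec:parabola}

From now on $\kappa=\sqrt2-1$, the positive root of $\kappa^2+2\kappa-1=0$. We use
\[
\kappa^2=1-2\kappa,\qquad 1+\kappa=\sqrt2 .
\]

\begin{proposition}\label{prop:parabola}
$K_s\le\frac{5-2\sqrt2}{24}\pi$.
\end{proposition}

\begin{proof}
We take $F(z)=z^2/2$. The condition $F(1-v)=2v$ reads $(1-v)^2=4v$, so $v=3-2\sqrt2=\kappa^2$ and $1-v=2\kappa$. Take
\[
P(\tau)=\tau-\tfrac12\tau^2,\qquad z_+(\tau)=\kappa\tau,\qquad z_-(\tau)=\kappa(2-\tau),\qquad \ell=2-2\kappa=1+v .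
\]
Since $\tau-\frac12\tau^2$ is invariant under $\tau\mapsto2-\tau$, for both values $\theta\in\{\tau,2-\tau\}$ we have $P-\theta(1-z)=\theta z-\frac12\theta^2$. So \eqref{eq:fit} requires
\[
\tfrac12z^2-\bigl(\theta z-\tfrac12\theta^2\bigr)=\tfrac12(z-\theta)^2\ge0
\qquad\text{and}\qquad
\tfrac12z^2+\theta z-\tfrac12\theta^2\ge0\ \text{ for } z\ge\kappa\theta .
\]
The first is obvious. In the second the left side increases with $z\ge0$, and by the equation for $\kappa$ it vanishes at $z=\kappa\theta$:
\begin{equation}\label{eq:kappa}
\tfrac12(\kappa\theta)^2+\theta\cdot\kappa\theta-\tfrac12\theta^2=\tfrac12\theta^2(\kappa^2+2\kappa-1)=0 .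
\end{equation}
The other hypotheses of Lemma~\ref{lem:reduction} are evident. With $\kappa^3=5\sqrt2-7$ and $\kappa^4=17-12\sqrt2$ the lemma's area constant is
\[
A_0=\kappa^4+\int_0^{2\kappa}\frac{z^2}2\,dz=\kappa^4+\frac43\kappa^3=\frac{23-16\sqrt2}3 ,
\]
and, since $\ell^2=(4-2\sqrt2)^2=8(3-2\sqrt2)$,
\begin{equation}\label{eq:A0}
\frac{A_0}{\ell^2}=\frac{23-16\sqrt2}{24(3-2\sqrt2)}=\frac{(23-16\sqrt2)(3+2\sqrt2)}{24}=\frac{5-2\sqrt2}{24}.\qedhere
\end{equation}
\end{proof}

The proof shows where the segment touches the arm (Figure~\ref{fig:arm}). The line $x=\tau z-\frac12\tau^2$ is the tangent to the right side $x=\frac12z^2$ at depth $z=\tau$. The two ends, at depths $\kappa\tau$ and $\kappa(2-\tau)$, lie on the left side $x=-\frac12z^2$; we call them the upper and the lower end. As the arm only has depths $z\le1-v=2\kappa$, the tangency exists for $\tau\le2\kappa$ but is lost for $2\kappa<\tau\le1$. (For $\theta=2-\tau\ge1>2\kappa$ there is no tangency either.)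

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=9cm,y=6.5cm]
\draw plot[domain=0:0.8284,samples=40] ({\x*\x/2},{1-\x});
\draw plot[domain=0:0.8284,samples=40] ({-\x*\x/2},{1-\x});
\draw[dotted] (-0.343,0.1716)--(0.343,0.1716);
\draw[very thick] (0.2715,0.1716)--(-0.0174,0.8136);
\draw[very thick,dashed] (0.0828,0.1716)--(-0.2061,0.3580);
\fill (0.1013,0.55) circle (2pt) node[right] {\small depth $\tau$};
\fill (-0.0174,0.8136) circle (2pt) node[left] {\small depth $\kappa\tau$};
\fill (-0.2061,0.3580) circle (2pt) node[left] {\small depth $\kappa(2-\tau)$};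
\draw[line width=2pt] (0.40,0.515)--(0.40,0.657) node[midway,right] {$I$};
\draw[line width=2pt] (0.40,0.799)--(0.40,0.858) node[midway,right] {$J$};
\node[above] at (0,1) {\small $z=0$};
\node[below] at (0,0.1716) {\small $z=2\kappa$};
\end{tikzpicture}
\caption{The arm $|x|\le\frac12z^2$, $0\le z\le2\kappa$, in stretched coordinates ($x$ to the right, depth $z$ downwards), and the parabolic motion at time $\tau=0.45$. Thick: the half of the segment in this arm. Dashed: the other half, transferred from the opposite arm by a rotation and a reflection. The dots are the three contacts: a tangency on the right and two ends on the left. The bars mark the depths $I$, where the modified arm of Section~\ref{sec:slack} is thinner, and $J$, where it is thicker.}\label{fig:arm}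
\end{figure}

So for $2\kappa<\tau\le1$ only the two ends are in contact, both on the left, and the segment could be shifted to the right. During this phase the ends are at the depths $\kappa\tau$ and $\kappa(2-\tau)$, which together sweep out, up to its endpoints, the interval
\[
I=[2\kappa^2,\,2\kappa-2\kappa^2]=[\kappa-w,\kappa+w],\qquad w=\kappa^3=\kappa-2\kappa^2 ,
\]
numerically about $[0.343,0.485]$. After the shift, no end presses against a side at a depth in the interior of $I$. For $\tau\le2\kappa$ the ends are at depths $\kappa\tau\le\min I$ and $\kappa(2-\tau)\ge\max I$. So in the first half of the motion the depths in the interior of $I$ are touched only by the tangency, at times $\tau\in I$; the second half is its mirror image.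

\section{Spending the slack}\label{sec:slack}

\subsection{A first-order account}

We want to remove a little from the arm at depths in $I$, symmetrically on both sides. On the left side this is harmless as long as we remove no more than the shift to the right provides at the depth in question. On the right side we have to make the tangency give way. To this end, lower $P(\tau)$ by a small $\delta(\tau)$ for $\tau\in I$, that is, shift the segment to the left. Then, to first order, $\delta(z)$ may be trimmed from the side at depth $z\in I$, a gain of $\int_I\delta$ in the integral of $F$.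

This shift pushes both ends out through the left side by $\delta$, and the ends must be rescued. The derivative of $\frac12z^2+\theta z$ at $z=\kappa\theta$ is $(1+\kappa)\theta=\sqrt2\,\theta$. We slide the segment along itself by $\eta=\delta/(\sqrt2(2-\tau))$, so that the upper end moves toward its tip and the lower end moves deeper into the opposite arm. The lower end ($\theta=2-\tau$) thereby reaches a depth where it fits again. The upper end ($\theta=\tau$) has become worse: it lacks
\[
\delta+\sqrt2\,\tau\eta=\delta+\frac{\tau\delta}{2-\tau}=\frac{2\delta}{2-\tau}.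
\]
We give it room by thickening the arm by this amount at depth about $\kappa\tau$. The depths needed form an interval $J=\kappa I\approx[0.142,0.201]$, disjoint from $I$, and this interval is shorter than $I$ by the factor $\kappa$: the end descends at speed $\kappa$, the tangency at speed $1$. The cost is therefore about
\[
\int_I\frac{2\kappa}{2-\tau}\,\delta(\tau)\,d\tau\approx\frac{2\kappa}{2-\kappa}\int_I\delta\approx0.52\int_I\delta ,
\]
which is less than the gain. This is why the conjecture fails. It remains to choose $\delta$ and to account for the second-order terms.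

\subsection{The modified arm and motion}

Keep $v=\kappa^2$ and $\ell=2-2\kappa=1+v$, so that $z$ ranges over $[0,1-v]=[0,2\kappa]$.

\emph{The shift $\delta$.} Let
\[
\delta(\sigma)=\tfrac14\bigl(w^2-(\sigma-\kappa)^2\bigr)\ \ (\sigma\in I),\qquad \delta(\sigma)=0\ \ (\sigma\notin I).
\]
The factor $\frac14$ is a convenient choice; we do not try to optimize it.

\emph{The trimming $g$.} If we trim $g$ from the right side and shift the tangent lines by $\delta$, we need $\frac12(z-\sigma)^2+\delta(\sigma)\ge g(z)$. We take the largest $g$ for which this holds for all real $\sigma$: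
\begin{equation}\label{eq:g}
g(z)=\min_{\sigma\in\mathbb R}\Bigl(\delta(\sigma)+\tfrac12(z-\sigma)^2\Bigr).
\end{equation}

\begin{lemma}\label{lem:g}
With $u=|z-\kappa|$,
\[
g(z)=\tfrac14w^2-\tfrac12u^2\ \ (u\le\tfrac w2),\qquad g(z)=\tfrac12(w-u)^2\ \ (\tfrac w2\le u\le w),\qquad g(z)=0\ \ (u\ge w).
\]
Consequently $g$ is $C^1$, $0\le g\le\frac14w^2$, $|g'|\le\frac w2$, and $g(z)\le\frac12(w-u)^2$ whenever $u\le w$.
\end{lemma}

\begin{proof}
The expression minimized is nonnegative. If $u\ge w$, then $\sigma=z$ gives $0$. Let $u<w$; by symmetry about $\kappa$ we may assume $z=\kappa+u$, and we write $\sigma=\kappa+s$. For $|s|\ge w$ the expression is $\frac12(u-s)^2$, with minimum $\frac12(w-u)^2$ at $s=w$. For $|s|\le w$ it is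
\[
\tfrac14(w^2-s^2)+\tfrac12(u-s)^2=\tfrac14(s-2u)^2+\tfrac14w^2-\tfrac12u^2 .
\]
If $u\ge\frac w2$, this is smallest at $s=w$, with value $\frac12(w-u)^2$. If $u\le\frac w2$, it is smallest at $s=2u$, with value $\frac14w^2-\frac12u^2=\frac12(w-u)^2-(\frac w2-u)^2$. This gives the formula and the last inequality. The expressions for neighboring ranges and their derivatives with respect to $u$ agree at $u=\frac w2$ (values $\frac18w^2$ and $-\frac w2$) and at $u=w$ (both $0$); since the derivative is also $0$ at $u=0$, $g$ is $C^1$, and the bounds follow.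
\end{proof}

\emph{The slide $\eta$ and the thickening $c$.} For $\tau\in[0,2\kappa]$ let
\[
\eta(\tau)=\frac{\delta(\tau)}{\sqrt2\,(2-\tau)},\qquad \zeta(\tau)=\kappa\tau-\eta(\tau).
\]
On $I$ we have $\tau\le2\kappa-2\kappa^2<\frac12$, so $2-\tau>\frac32$, whence $\sqrt2(2-\tau)>2$ and $\sqrt2(2-\tau)^2>3$. As $|\delta'|\le\frac w2$, $\delta\le\frac14w^2$ and $w<0.0711$,
\begin{equation}\label{eq:etaprime}
|\eta'|\le\frac{|\delta'|}{\sqrt2(2-\tau)}+\frac{\delta}{\sqrt2(2-\tau)^2}\le\frac w4+\frac{w^2}{12}<0.256\,w<0.0183\quad\text{on }I .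
\end{equation}
So $\zeta'=\kappa-\eta'>0$ on $I$. Since $\eta$ vanishes at the ends of $I$, $\zeta$ maps $I$ bijectively onto
\[
J=\kappa I=[2\kappa^3,\,2\kappa^2-2\kappa^3],
\]
which lies strictly to the left of $I$. Define the continuous function $c$ by $c=0$ off $J$ and
\begin{equation}\label{eq:c}
c(\zeta(\tau))=\frac{2\delta(\tau)}{2-\tau}=2\sqrt2\,\eta(\tau)\qquad(\tau\in I).
\end{equation}

\emph{The arm.} Let
\[
F(z)=\tfrac12z^2-g(z)+c(z),\qquad 0\le z\le2\kappa .
\]
$F$ is continuous, $F(0)=0$, and $F(2\kappa)=2\kappa^2=2v$, because $0$ and $2\kappa$ lie in neither $I$ nor $J$. It is strictly increasing. On $I$ the derivative is $z-g'\ge2\kappa^2-\frac w2>0$. On $J$ it is $z+c'$, where by \eqref{eq:c} and \eqref{eq:etaprime}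
\[
|c'|=\Bigl|\frac{2\sqrt2\,\eta'}{\kappa-\eta'}\Bigr|\le\frac{2\sqrt2\cdot0.256\,w}{\kappa-0.0183}<\frac{0.725}{0.395}\,w<1.9\,w<2\kappa^3\le z .
\]
Elsewhere $F=\frac12z^2$.

\emph{The motion.} For $0\le\tau\le1$ let $P(\tau)=\tau-\frac12\tau^2+e(\tau)$ with
\[
e(\tau)=-\delta(\tau)\ \ (0\le\tau\le2\kappa),\qquad e(\tau)=\tfrac12(\tau-2\kappa)^2\ \ (2\kappa\le\tau\le1),
\]
and, with $\eta(\tau)=0$ for $2\kappa\le\tau\le1$,
\[
z_+(\tau)=\kappa\tau-\eta(\tau),\qquad z_-(\tau)=\kappa(2-\tau)+\eta(\tau).
\]
The positive $e$ for $\tau>2\kappa$ is the shift to the right which uses the slack. It is chosen so that the shifted line $x=\tau z-\frac12\tau^2+e(\tau)$, which is no longer a tangent, passes through the lowest point of the right side: the distance $\frac12(z-\tau)^2-e(\tau)$ between the parabola and the line vanishes at $z=2\kappa$.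

The hypotheses of Lemma~\ref{lem:reduction} other than \eqref{eq:fit} hold. Continuity at $2\kappa$ is clear, since $2\kappa\notin I$, and $P(0)=z_+(0)=0$, $z_++z_-=2\kappa=2-\ell$, $z_+(1)=z_-(1)=\kappa$. If $\tau\in I$, then $P\ge\frac12\tau-\delta\ge\kappa^2-\frac14w^2>0$; for other $\tau$, $P\ge\tau-\frac12\tau^2\ge0$; and $P\le\frac12+\frac12(1-2\kappa)^2<1$. Finally $z_+\ge0$, because $\zeta(I)=J$ and $\eta=0$ off $I$, and clearly $z_-\ge0$; since $z_++z_-=2\kappa$, both are at most $2\kappa<1$.

\section{The segment stays in the modified star}\label{sec:verify}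

For $\theta\in\{\tau,2-\tau\}$ we now have $P-\theta(1-z)=\theta z-\frac12\theta^2+e(\tau)$. So \eqref{eq:fit} says that, for $\theta=\tau$ and $z_+\le z\le2\kappa$, and for $\theta=2-\tau$ and $z_-\le z\le2\kappa$, the segment does not cross the right side,
\begin{equation}\label{eq:right}
\tfrac12(z-\theta)^2-e(\tau)-g(z)+c(z)\ge0,
\end{equation}
nor the left side,
\begin{equation}\label{eq:left}
\Phi(z)=\tfrac12z^2+\theta z-\tfrac12\theta^2+e(\tau)-g(z)+c(z)\ge0 .
\end{equation}

\subsection{The right side}

We show \eqref{eq:right} for all $z\in[0,2\kappa]$; as $c\ge0$, we may drop $c$.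

\emph{$\tau\le2\kappa$, $\theta=\tau$.} Here $-e=\delta(\tau)$, and $\frac12(z-\tau)^2+\delta(\tau)\ge g(z)$ by the definition \eqref{eq:g}.

\emph{$\tau\le2\kappa$, $\theta=2-\tau$.} Here $\theta-z\ge2-4\kappa=2\kappa^2$, so $\frac12(z-\theta)^2\ge2\kappa^4>\frac14\kappa^6=\frac14w^2\ge g$, and $-e=\delta\ge0$.

\emph{$\tau\ge2\kappa$, $\theta=\tau$.} We have
\[
\tfrac12(\tau-z)^2-e=\tfrac12\bigl((\tau-z)^2-(\tau-2\kappa)^2\bigr)=\tfrac12(2\kappa-z)(2\tau-z-2\kappa)\ge\tfrac12(2\kappa-z)^2 .
\]
If $z\in I$, then $2\kappa-z\ge2\kappa^2$ and the last expression is at least $2\kappa^4>\frac14w^2\ge g$. If $z\notin I$, then $g(z)=0$.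

\emph{$\tau\ge2\kappa$, $\theta=2-\tau$.} Since $\theta-z\ge\tau-z\ge0$, the expression $\frac12(z-\theta)^2-e-g$ is at least as large as in the preceding case.

\subsection{The left side}

Up to a constant, $\Phi(z)$ is $F(z)+\theta z$, which is increasing. So it suffices to check \eqref{eq:left} at the ends: at $z=z_+$ for $\theta=\tau$ and at $z=z_-$ for $\theta=2-\tau$.

\emph{$\tau\le2\kappa$, upper end.} If $\tau\notin I$, then $\eta=\delta=0$ and $z_+=\kappa\tau\le2\kappa^2=\min I$, so $g(z_+)=0$; by \eqref{eq:kappa}, $\Phi(z_+)=c(z_+)\ge0$. If $\tau\in I$, then $z_+=\zeta(\tau)\in J$ and $g(z_+)=0$. Expanding around $\kappa\tau$ and using \eqref{eq:kappa}, $1+\kappa=\sqrt2$ and \eqref{eq:c},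
\[
\Phi(z_+)=-\sqrt2\,\tau\eta+\tfrac12\eta^2-\delta+c(\zeta(\tau))
=-\frac{\tau\delta}{2-\tau}-\delta+\frac{2\delta}{2-\tau}+\tfrac12\eta^2=\tfrac12\eta^2\ge0 .
\]

\emph{$\tau\le2\kappa$, lower end.} Here $z_-\ge\kappa(2-\tau)\ge\kappa(2-2\kappa)=\max I$, so $g(z_-)=0$. Expanding around $\kappa\theta$ with $\theta=2-\tau$,
\[
\Phi(z_-)=\sqrt2\,(2-\tau)\eta+\tfrac12\eta^2-\delta+c(z_-)=\tfrac12\eta^2+c(z_-)\ge0 .
\]

\emph{$\tau\ge2\kappa$, both ends.} The ends are at $\kappa\theta=\kappa\mp\kappa(1-\tau)$, and $\kappa(1-\tau)\le\kappa(1-2\kappa)=w$. By the last statement of Lemma~\ref{lem:g},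
\[
g\le\tfrac12\bigl(w-\kappa(1-\tau)\bigr)^2=\tfrac12\kappa^2\bigl(\tau-(1-\kappa^2)\bigr)^2=\tfrac12\kappa^2(\tau-2\kappa)^2\le e(\tau)
\]
at both ends. With \eqref{eq:kappa}, $\Phi=e-g+c\ge0$. This is the place where the slack pays for the trimming.

So all hypotheses of Lemma~\ref{lem:reduction} hold.

\section{The area of the modified star}\label{sec:area}

\begin{proof}[Proof of Theorem~\ref{thm:upper}]
Lemma~\ref{lem:reduction} applies with $A=A_0-\int g+\int c$, where $A_0=\kappa^4+\frac43\kappa^3$ is the constant of the parabolic arm from the proof of Proposition~\ref{prop:parabola}.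

\emph{Gain.} By Lemma~\ref{lem:g},
\[
\int g=2\Bigl(\int_0^{w/2}\bigl(\tfrac14w^2-\tfrac12u^2\bigr)du+\int_{w/2}^w\tfrac12(w-u)^2du\Bigr)=2\Bigl(\frac{w^3}8-\frac{w^3}{48}+\frac{w^3}{48}\Bigr)=\frac{w^3}4 .
\]

\emph{Cost.} Substituting $z=\zeta(\tau)$ and using \eqref{eq:c} and $\zeta'=\kappa-\eta'$,
\[
\int c=\int_I\frac{2\delta}{2-\tau}\,\zeta'\,d\tau=2\kappa\int_I\frac{\delta}{2-\tau}\,d\tau-2\sqrt2\int_I\eta\,\eta'\,d\tau ,
\]
and the last integral is $0$ because $\eta$ vanishes at both ends of $I$. Let $m=2-\kappa=3-\sqrt2$. Since $\delta$ is symmetric about $\kappa$, we may pair $\tau=\kappa+u$ with $\tau=\kappa-u$; as $\frac1{m-u}+\frac1{m+u}=\frac{2m}{m^2-u^2}\le\frac{2m}{m^2-w^2}$ for $0\le u\le w$ and $\int_I\delta=\frac14(2w^3-\frac23w^3)=\frac13w^3$,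
\[
\int c\le\frac{2\kappa m}{m^2-w^2}\cdot\frac{w^3}3 .
\]
Here $2\kappa m=8\sqrt2-10<1.3138$ and $m^2-w^2=11-6\sqrt2-\kappa^6>2.5$. So the first factor is less than $0.5256$ and $\int c<0.1752\,w^3$.

\emph{Balance.} Hence $A<A_0-0.0748\,w^3$. Since $2\cdot985^2-1393^2=1$,
\[
w^3=\kappa^9=985\sqrt2-1393=\frac1{985\sqrt2+1393}>\frac1{2787}>3.58\cdot10^{-4},
\]
so $A<A_0-2.67\cdot10^{-5}$. As $\ell^2=24-16\sqrt2<1.373$, Lemma~\ref{lem:reduction} and \eqref{eq:A0} give
\[
K_s\le\frac{\pi A}{\ell^2}<\Bigl(\frac{5-2\sqrt2}{24}-\frac{2.67\cdot10^{-5}}{1.373}\Bigr)\pi<\Bigl(\frac{5-2\sqrt2}{24}-1.9\cdot10^{-5}\Bigr)\pi .\qedhere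
\]
\end{proof}

\section{The lower bound}\label{sec:lower}

A K-set contains a unit segment in every direction: the direction angle of the moving segment changes continuously by an odd multiple of $\pi$, so it takes every value modulo $\pi$. It therefore suffices to prove the first statement of Theorem~\ref{thm:lower}, and we may assume that the area is finite. In this section $S$ is a measurable set of finite area $|S|$, star-shaped about $O=0$, which contains a unit segment in every direction. Let
\[
R(\psi)=\sup\{r\ge0:re^{i\psi}\in S\}.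
\]
On each ray from $O$ the set $S$ is an interval starting at $O$. So by Fubini's theorem in polar coordinates $R$ is measurable and $|S|=\frac12\int_0^{2\pi}R^2$; in particular $R$ is finite almost everywhere.

The plan is as follows. A unit segment in direction $x$ forces $R^2$ to have a large mean over some interval which starts at $x$ or ends at $x$. A maximal inequality then bounds the measure of the set of such $x$ by a multiple of $\int R^2$, while this measure must be at least $\pi$.

\subsection{What one segment forces}

For each direction choose a unit segment in $S$. Let $p\ge0$ be the distance from $O$ to its line. Orient the direction by a unit vector $e^{ix}$ so that, measured along $e^{ix}$ from the foot of the perpendicular from $O$, the segment is $\{a-1\le s\le a\}$ with $a\ge\frac12$. Let $X$ be the set of the angles $x$ so chosen, modulo $2\pi$; it contains at least one of $x$, $x+\pi$ for every $x$.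

Since $S$ contains the triangle with apex $O$ over the segment, $|S|\ge p/2$. If $p>\frac14$ for some direction, then $|S|>\frac18>\frac\pi{48}$ and we are done. So we assume $p\le\frac14$ throughout.

If $p=0$, then $ae^{ix}\in S$, so $R(x)\ge a\ge\frac12$. If $p>0$, the foot is $\pm ipe^{ix}$ for one choice of sign, which we fix. The point of the segment with parameter $s>0$ has polar angle $x\pm\varphi$ with $\tan\varphi=p/s$, and distance $\sqrt{s^2+p^2}=p/\sin\varphi$ from $O$. Hence
\begin{equation}\label{eq:point}
R(x\pm\varphi)\ge\frac p{\sin\varphi}\quad\text{for}\quad\arctan\frac pa\le\varphi\le\arctan\frac pt ,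
\end{equation}
whenever $0<t<a$ and $t\ge a-1$; if $a\le1$, this also holds for $t=0$, with $\arctan\frac pt$ replaced by $\frac\pi2$. Since
\[
\int_{\arctan(p/a)}^{\arctan(p/t)}\frac{p^2}{\sin^2\varphi}\,d\varphi=p^2\Bigl(\frac ap-\frac tp\Bigr)=p(a-t)
\]
and $\arctan\frac pt\le\frac pt$, we obtain for $t>0$:
\begin{equation}\label{eq:mean}
\text{the mean of } R(x\pm\varphi)^2\text{ over }0\le\varphi\le\arctan\tfrac pt\text{ is at least }t(a-t).
\end{equation}
Already the part of the integral coming from the values $p^2/\sin^2\varphi$ in \eqref{eq:point} gives this bound. The choice $t=\frac a2$, allowed if $a\le2$, gives $\frac14a^2\ge\frac1{16}$; the choice $t=a-1$, allowed if $a>1$, gives $a-1$.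

\subsection{A covering inequality}

Functions may take the value $\infty$ on a null set. For $f\ge0$, $2\pi$-periodic and integrable over a period, we call a mean of $f$ over $[x,x+h]$ or over $[x-h,x]$ with $0<h\le\frac\pi2$ a \emph{one-sided mean of $f$ at $x$}. We recall F.~Riesz's rising sun lemma: if $G$ is continuous on $[\alpha,\beta]$, the set of $x\in(\alpha,\beta)$ for which $G(y)>G(x)$ for some $y\in(x,\beta]$ is open, and $G(\alpha_k)\le G(\beta_k)$ for each of its components $(\alpha_k,\beta_k)$.

\begin{lemma}\label{lem:cover}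
Let $f\ge0$ be $2\pi$-periodic and integrable over a period, and let $\mu>0$. Suppose that for every $x\in X$ either some one-sided mean of $f$ at $x$ is at least $\mu$, or $f(x)\ge\mu$. Then
\[
\pi+|\{f\ge\mu\}|\le\frac2\mu\int_0^{2\pi}f .
\]
\end{lemma}

\begin{proof}
Sets of angles are taken modulo $2\pi$. Let $0<\lambda<\mu$, and let $T_R$ (respectively $T_L$) be the set of $x$ for which the mean of $f$ over $[x,x+h]$ (respectively $[x-h,x]$) exceeds $\lambda$ for some $h\in(0,\frac\pi2]$. These sets are open, as the means depend continuously on $x$.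

Apply the rising sun lemma to $G(x)=\int_0^xf-\lambda x$ on $[0,2\pi N+2]$. As $\frac\pi2<2$, every $x\in(0,2\pi N)$ that belongs to $T_R$ modulo $2\pi$ lies in one of the components $(\alpha_k,\beta_k)$, and $\lambda(\beta_k-\alpha_k)\le\int_{\alpha_k}^{\beta_k}f$. Summing, $N|T_R|\le\frac1\lambda\int_0^{2\pi N+2}f\le\frac{N+1}\lambda\int_0^{2\pi}f$, and $N\to\infty$ gives $|T_R|\le\frac1\lambda\int_0^{2\pi}f$. By reflection the same holds for $T_L$. By Lebesgue's differentiation theorem almost every point of $\{f>\lambda\}$ lies in both $T_R$ and $T_L$. Hence $T=T_R\cup T_L$ satisfies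
\[
|T|=|T_R|+|T_L|-|T_R\cap T_L|\le\frac2\lambda\int_0^{2\pi}f-|\{f>\lambda\}| .
\]
By hypothesis, $X$ is contained in the union of $T$ and a null set, namely the points of $\{f>\lambda\}$ not in $T$. Since $X$ meets every pair $\{x,x+\pi\}$, this union and its translate by $\pi$ cover all angles, and therefore $|T|\ge\pi$. As $\{f>\lambda\}\supset\{f\ge\mu\}$, we get $\pi+|\{f\ge\mu\}|\le\frac2\lambda\int_0^{2\pi}f$, and we let $\lambda\to\mu$.
\end{proof}

In its simplest form the method uses $f=R^2$ and $\mu=\frac1{16}$. The hypothesis holds by \eqref{eq:mean}, since $\frac14a^2\ge\frac1{16}$ for $a\le2$ and $a-1>1$ for $a>2$; if $p=0$, then $R(x)^2\ge\frac14$. Dropping the second term on the left we get $\pi\le32\int_0^{2\pi}R^2=64\,|S|$, that is, $|S|\ge\pi/64$. To improve this we must bound below the term that was dropped, the measure of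
\[
E=\{R\ge\tfrac14\}.
\]
For this we apply the lemma a second time, essentially to the indicator function of $E$. If every segment of our choice forced $E$ to have density at least $\frac12$ in a one-sided interval at $x$, we would get $\pi+|E|\le4|E|$, so $|E|\ge\frac\pi3$, and then $64\,|S|\ge\frac43\pi$, which is the bound $\pi/48$. The only obstacle is segments reaching far from $O$, with $a$ close to $2$ or larger; they force large values of $R$ on possibly short intervals. For these we put a larger weight on the points with $R>1$, and we save this weight in the first application, where such points are not needed in full.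

\subsection{Proof of Theorem~\ref{thm:lower}}

Let $D=\int_0^{2\pi}(R^2-1)_+$, where $(\cdot)_+$ denotes the positive part.

\emph{First application.} Let $f_1=\omega(R^2)$ with $\omega(r)=r-\frac1{24}(r-1)_+$. The function $\omega$ is increasing, $\omega(r)=r$ for $r\le1$, and $\omega(r)\ge\frac{23}{24}r$ for $r\ge0$. We verify the hypothesis of Lemma~\ref{lem:cover} with $\mu=\frac1{16}$.
\begin{itemize}
\item $p>0$, $a\le0.9$. Take $t=\frac a2$. The values $p^2/\sin^2\varphi$ in \eqref{eq:point} are at most $a^2+p^2\le0.81+0.0625<1$, so $\omega$ leaves them unchanged, and the mean of $f_1$ is at least $\frac14a^2\ge\frac1{16}$.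
\item $p>0$, $a>0.9$. By \eqref{eq:mean}, with $t=\frac a2$ if $a\le2$ and $t=a-1$ if $a>2$, the mean of $R^2$ is at least $\frac14\cdot0.81=0.2025$, so that of $f_1$ is at least $\frac{23}{24}\cdot0.2025>\frac1{16}$.
\item $p=0$. Then $f_1(x)\ge\omega(\frac14)=\frac14>\frac1{16}$.
\end{itemize}
Since $\{f_1\ge\frac1{16}\}=E$ and $\int_0^{2\pi}f_1=\int_0^{2\pi}R^2-\frac1{24}D$, the lemma gives
\begin{equation}\label{eq:first}
\pi+|E|\le32\int_0^{2\pi}R^2-\tfrac43D .
\end{equation}

\emph{Second application.} Let $f_2=\max(1,R^2)$ on $E$ and $f_2=0$ off $E$. As $R>1$ only on $E$, $\int_0^{2\pi}f_2=|E|+D$. We verify the hypothesis with $\mu=\frac12$.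

\emph{Case $p>0$, $a\le1.9$.} Let $d_a=\sqrt{a^2+p^2}$, the distance from $O$ to the end of the segment with $s=a$, and let $d_0=\frac14$ if $a\le1$ and $d_0=\max\bigl(\frac14,\sqrt{(a-1)^2+p^2}\bigr)$ if $a>1$. Note $p\le\frac14\le d_0$.

We claim $d_0\le\frac12d_a$. If $d_0=\frac14$, this follows from $d_a\ge a\ge\frac12$. Otherwise $a>1$ and it means $4(a-1)^2+4p^2\le a^2+p^2$, that is, $3a^2-8a+4+3p^2\le0$. As $p^2\le\frac1{16}$, the left side is at most $-1+\frac3{16}<0$ at $a=1$ and at most $-0.37+\frac3{16}<0$ at $a=1.9$; being convex in $a$, it is negative for $1\le a\le1.9$.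

Every $\varphi$ with $\arcsin\frac p{d_a}\le\varphi<\arcsin\frac p{d_0}$ is in the range of \eqref{eq:point}: the left end is $\arctan\frac pa$; the right end is at most $\frac\pi2$ and, if $a>1$, at most $\arctan\frac p{a-1}$. So $R(x\pm\varphi)\ge p/\sin\varphi>d_0\ge\frac14$ there. Since $\xi\mapsto\arcsin(\xi)/\xi$ is nondecreasing on $(0,1]$, the density of $E$ in the interval of length $\arcsin\frac p{d_0}\le\frac\pi2$ at $x$, on the side in question, is at least
\[
1-\frac{\arcsin(p/d_a)}{\arcsin(p/d_0)}\ge1-\frac{d_0}{d_a}\ge\frac12 ,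
\]
and $f_2\ge1$ on $E$.

\emph{Case $p>0$, $a>1.9$.} Use \eqref{eq:mean} with $t=a-1$. The points of the segment used there have distance greater than $0.9$ from $O$, so their angles belong to $E$, where $f_2\ge R^2$. So the mean of $f_2$ is at least $a-1>\frac12$.

\emph{Case $p=0$.} Then $R(x)\ge\frac12$, so $x\in E$ and $f_2(x)\ge1$.

Since $\{f_2\ge\frac12\}=E$, Lemma~\ref{lem:cover} gives $\pi+|E|\le4(|E|+D)$, that is,
\begin{equation}\label{eq:second}
|E|\ge\tfrac\pi3-\tfrac43D .
\end{equation}

\emph{Conclusion.} Insert \eqref{eq:second} into \eqref{eq:first}. The terms with $D$ cancel; this is the reason for the factor $\frac1{24}$ in $\omega$. We obtain $\frac43\pi\le32\int_0^{2\pi}R^2=64\,|S|$, that is, $|S|\ge\frac\pi{48}$. \qed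

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book: Conjecture 4 and equations (5.7), (5.9).
\end{thebibliography}

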